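# Outer derivations of quotients of von Neumann algebras

Throughout, $\omega=\mathbb N=\{0,1,2,\dots\}$, $[x,a]=xa-ax$, and $\operatorname{ad}x$ is the map $a\mapsto[x,a]$.

## 1. Sequences of $2\times2$ matrices

Let $s=\begin{pmatrix}1&0\\0&-1\end{pmatrix}$. For a sequence $a=(a(n))_{n\in\omega}$ of $2\times2$ matrices, let $\delta(a)(n)=[s,a(n)]$. In coordinates,
$$\Big[s,\begin{pmatrix}a_{11}&a_{12}\\a_{21}&a_{22}\end{pmatrix}\Big]=\begin{pmatrix}0&2a_{12}\\-2a_{21}&0\end{pmatrix}.$$
The map $\delta$ satisfies $\delta(ab)=a\delta(b)+\delta(a)b$. We ask in three algebras whether such a map is a commutator with an element of the algebra.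

First take $c_0(\omega,M_2)$, the sequences with $\|a(n)\|\to0$. Suppose $\delta=\operatorname{ad}y$ with $y\in c_0(\omega,M_2)$. Testing on sequences $a$ that live at a single coordinate $n$, we see that $s-y(n)$ commutes with all of $M_2$, so $s-y(n)=c1$ for a scalar $c$. Then $\|y(n)\|=\|s-c1\|=\max(|1-c|,|1+c|)\ge1$. This holds for every $n$, but $y(n)\to0$: a contradiction. So $\delta$ is not a commutator with an element of $c_0(\omega,M_2)$. It is, however, a pointwise limit of such commutators. If $x_m$ is $s$ at the coordinates $\le m$ and $0$ elsewhere, then $[x_m,a]\to\delta(a)$ in norm for each $a\in c_0(\omega,M_2)$. The implementing elements $x_m$ agree on longer and longer sets, and what they agree on lies outside the algebra.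

Next take $\ell^\infty(\omega,M_2)$, the bounded sequences. The constant sequence $s$ is now in the algebra, so $\delta$ is a commutator.

Finally take $A_2=\ell^\infty(\omega,M_2)/c_0(\omega,M_2)$ and any linear $\delta:A_2\to A_2$ with $\delta(ab)=a\delta(b)+\delta(a)b$. Let $e_{ij}$ be the classes of the constant matrix units, and put $x=\delta(e_{11})e_{11}+\delta(e_{21})e_{12}$. We compute $[x,e_{12}]$. On one side $xe_{12}=\delta(e_{11})e_{12}$. On the other, the product rule gives $e_{12}\delta(e_{11})=\delta(e_{12}e_{11})-\delta(e_{12})e_{11}=-\delta(e_{12})e_{11}$ and $e_{12}\delta(e_{21})=\delta(e_{11})-\delta(e_{12})e_{21}$, so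
$$e_{12}x=-\delta(e_{12})e_{11}+\delta(e_{11})e_{12}-\delta(e_{12})e_{22}.$$
Subtracting, $[x,e_{12}]=\delta(e_{12})(e_{11}+e_{22})=\delta(e_{12})$. Section 3 does the same for all matrix units at once, and shows that what remains of $\delta$ is a derivation of the commutative algebra $\ell^\infty/c_0$, which is zero. So $\delta=\operatorname{ad}x$.

So the ideal has a non-commutator derivation, while the big algebra and the quotient have none. The big algebra is a von Neumann algebra, and for those the answer never changes. The ideal shows that for general C*-algebras it can change. The quotient stands in between, and our computation used that finitely many matrix units and the center exhaust $M_2(\ell^\infty/c_0)$. What happens for other quotients of von Neumann algebras by closed ideals?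

## 2. Derivations of $\mathcal R/\mathcal J$, lifting, and the results

**Definition.** A derivation of an algebra $\mathfrak A$ is a linear map $\delta:\mathfrak A\to\mathfrak A$ with $\delta(ab)=a\,\delta(b)+\delta(a)\,b$ for all $a,b$. It is inner if $\delta=\operatorname{ad}x$ for some $x\in\mathfrak A$, and outer otherwise.

Every $\operatorname{ad}x$ is a derivation, since $xab-abx=a(xb-bx)+(xa-ax)b$.

**Definition.** Let $\mathcal R$ be a von Neumann algebra, $\mathcal J$ a norm closed two-sided ideal, $q:\mathcal R\to\mathcal R/\mathcal J$ the quotient map. The quotient is a C*-algebra. A derivation $\delta_o$ of $\mathcal R/\mathcal J$ lifts to a derivation $\delta$ of $\mathcal R$ if $q\delta=\delta_oq$.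

The Kadison–Sakai theorem says that every derivation of a von Neumann algebra is inner. Hence $\delta_o$ lifts if and only if it is inner: a lift has the form $\operatorname{ad}x$, and then $\delta_o(q(a))=q([x,a])=[q(x),q(a)]$; conversely $\operatorname{ad}q(x)$ lifts to $\operatorname{ad}x$. The lifting problem for von Neumann algebras is therefore: does some quotient $\mathcal R/\mathcal J$ have an outer derivation, or is every derivation of every such quotient inner?

**Answer.** Outer derivations exist, in ZFC: there are a von Neumann algebra $\mathcal R$ and a norm closed two-sided ideal $\mathcal J$ such that $\mathcal R/\mathcal J$ has an outer derivation. One may take $\mathcal R=\ell^\infty(\mathbb N,N)$ and $\mathcal J=c_0(\mathbb N,N)$ with $N=\overline{\bigotimes}_{\xi<\omega_1}(M_2,\mathrm{tr})$. Thus the lifting problem has a negative solution in general.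

Here $\mathrm{tr}$ is the normalized trace and $\omega_1$ is the first uncountable ordinal. We use three facts about $\omega_1$: each $\alpha<\omega_1$ has only countably many predecessors; a countable subset of $\omega_1$ has its supremum in $\omega_1$ (so a subset is countable if and only if it is bounded); and every limit ordinal $0<\lambda<\omega_1$ is the supremum of a sequence $\lambda_0<\lambda_1<\cdots$ of smaller ordinals.

For a von Neumann algebra $N$ put $R=\ell^\infty(\omega,N)$ (bounded sequences, again a von Neumann algebra), $J=c_0(\omega,N)=\{a\in R:\|a(n)\|\to0\}$, $A=R/J$. Then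
$$\|q(a)\|=\limsup_n\|a(n)\|.$$
Indeed, for $c\in J$ we have $\|a-c\|\ge\limsup\|a(n)-c(n)\|=\limsup\|a(n)\|$; and if $c$ agrees with $a$ at the first $m$ coordinates and is $0$ afterwards, then $\|a-c\|=\sup_{n\ge m}\|a(n)\|$, which tends to the limsup.

**Definition (Hypothesis (H) on $N$).** There are $u_\xi,v_\xi\in N$ $(\xi<\omega_1)$ with $u_\xi=u_\xi^*$, $\|u_\xi\|,\|v_\xi\|\le1$ and $\|[u_\xi,v_\xi]\|=2$, such that each $b\in N$ commutes with both $u_\xi$ and $v_\xi$ for all but countably many $\xi$.

The picture: there are $\omega_1$ sites, each carries a non-commuting pair, and each element of $N$ sees only countably many sites. The model is a tensor product of $\omega_1$ copies of $M_2$, with $u_\xi=\begin{pmatrix}1&0\\0&-1\end{pmatrix}$ and $v_\xi=\begin{pmatrix}0&1\\1&0\end{pmatrix}$ in the copy number $\xi$; an elementary tensor involves finitely many sites and commutes with the pairs at all the others. On the other hand, (H) fails if $N$ is generated as a von Neumann algebra by a countable set $S=S^*$: all but countably many $u_\xi$ would commute with all of $S$, hence with $N$,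 against $[u_\xi,v_\xi]\ne0$.

**Theorem 1 (ZFC).** If $N$ satisfies (H), then $A=\ell^\infty(\omega,N)/c_0(\omega,N)$ has outer derivations. More precisely, there is a linear map $f\mapsto\delta_f$ from $\ell^\infty(\omega_1)$ to the derivations of $A$ such that
$$\operatorname{dist}(\delta_f,\{\text{inner derivations}\})=2\,\|f\|_*,\qquad\|f\|_*:=\inf_{\gamma<\omega_1}\ \sup_{\xi\ge\gamma}|f(\xi)|.$$
Moreover, $\delta_f$ is inner if and only if $f$ has countable support. (So $\ell^\infty(\omega_1)/\ell^\infty_{\text{countable support}}$ embeds, isometrically up to the factor $2$, in $\mathrm{Der}(A)/\mathrm{Inn}(A)$. For $f\equiv1$, $\|\delta_1\|=2=\operatorname{dist}(\delta_1,\mathrm{Inn}(A))$.) For each separable subalgebra $B\subseteq A$ there is $x\in A$ with $\delta_f|_B=\operatorname{ad}x|_B$.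

Recall that a von Neumann algebra is $\sigma$-finite if every family of mutually orthogonal nonzero projections in it is countable; for a nonzero algebra, equivalently, it has a faithful normal state. For instance $B(\ell^2)$ is $\sigma$-finite.

**Proposition 2.** Let $T=\overline{\bigotimes}_{\xi<\omega_1}(M_2,\mathrm{tr})$, and let $M\ne0$ be any $\sigma$-finite von Neumann algebra. Then $N=M\,\bar\otimes\,T$ satisfies (H). Taking $M=\mathbb C$, $M=B(\ell^2)$, or $M$ of type III gives examples with $R$ of type II$_1$, II$_\infty$, III respectively.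

**Theorem 3.** (1) If $R$ is a finite direct sum of algebras $M_n(Z)$ with $Z$ an abelian von Neumann algebra (type I of bounded degree), or if $R$ is a $\sigma$-finite factor, then for every norm closed ideal $J$ all derivations of $R/J$ are inner.

(2) Assume CH. For $n_k\in\mathbb N$, $n_k\ge1$, all derivations of $\prod_kM_{n_k}(\mathbb C)\big/\bigoplus_k^{c_0}M_{n_k}(\mathbb C)$ are inner if and only if $(n_k)$ is bounded. So under CH there are examples with $R$ type I, finite, with separable predual.

In (2), the product consists of the bounded sequences and the $c_0$-sum of those tending to $0$ in norm. We claim no ZFC example of type I or with separable predual.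

Theorem 1 and Proposition 2 with $M=\mathbb C$ give the Answer. We begin with the positive results of Theorem 3(1), which finish the computation of Section 1.

## 3. Bounded degree and $\sigma$-finite factors: only inner derivations

**Step 1: reduction to one matrix algebra over a commutative algebra.** Let $R=\bigoplus_{n}M_n(Z_n)$ be a finite direct sum. We determine $R/J$. Multiplying by the central projections of the summands shows that $J$ is the direct sum of its parts in the summands. Let $J_n$ be a closed ideal of $M_n(Z_n)$ and $I_n=\{z\in Z_n:ze_{11}\in J_n\}$, a closed ideal of $Z_n$. If $a=\sum a_{kl}e_{kl}\in J_n$, then $a_{kl}e_{11}=e_{1k}ae_{l1}\in J_n$, so $a_{kl}\in I_n$. Conversely, if all $a_{kl}\in I_n$, then $a_{kl}e_{kl}=e_{k1}(a_{kl}e_{11})e_{1l}\in J_n$. So $J_n=M_n(I_n)$ and $R/J=\bigoplus M_n(C_n)$, where $C_n=Z_n/I_n$ is a commutative unital C*-algebra or $0$.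

A derivation $\delta$ kills each central projection $p$. From $p=p^2$ we get $\delta(p)=p\delta(p)+\delta(p)p=2p\delta(p)$; multiplying by $p$ gives $p\delta(p)=2p\delta(p)$, so $p\delta(p)=0$ and then $\delta(p)=0$. Hence $\delta(pa)=p\delta(a)$, so $\delta$ maps each summand into itself. If it is inner on each of the finitely many summands, the sum of the implementing elements implements it. So we may consider a derivation $\delta$ of a single $M_n(C)$.

**Step 2: killing the matrix units.** Put $x=\sum_i\delta(e_{i1})e_{1i}$. Then $xe_{kl}=\delta(e_{k1})e_{1l}$. Since $e_{kl}\delta(e_{i1})=\delta(e_{kl}e_{i1})-\delta(e_{kl})e_{i1}$, and $e_{kl}e_{i1}$ is $e_{k1}$ for $i=l$ and $0$ otherwise,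
$$e_{kl}x=\sum_i\delta(e_{kl}e_{i1})e_{1i}-\delta(e_{kl})\sum_ie_{i1}e_{1i}=\delta(e_{k1})e_{1l}-\delta(e_{kl}).$$
Therefore $[x,e_{kl}]=\delta(e_{kl})$, and $d=\delta-\operatorname{ad}x$ kills all $e_{kl}$.

**Step 3: the center.** We show that $d$ kills the center $C$ of $M_n(C)$ as well. If $z$ is central, comparing $d(za)=d(z)a+zd(a)$ with $d(az)=ad(z)+d(a)z$ gives $[d(z),a]=0$ for all $a$. So $d$ restricts to a derivation of $C$, which we write as $C(X)$ with $X$ compact. First, $d(1)=2d(1)$, so $d(1)=0$. Let $g\ge0$ in $C(X)$ with $g(t)=0$. Then $d(g)(t)=2g^{1/2}(t)\,d(g^{1/2})(t)=0$. If $g\in C(X)$ is any function with $g(t)=0$, the positive and negative parts of its real and imaginary parts also vanish at $t$, so $d(g)(t)=0$ by linearity. For general $g$, apply this to $g-g(t)1$ to get $d(g)(t)=0$ for every $t$. So $d=0$ on $C$. Since every element of $M_n(C)$ is $\sum c_{kl}e_{kl}$ with $c_{kl}\in C$, we get $d=0$ and $\delta=\operatorname{ad}x$.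

**Step 4: $\sigma$-finite factors.** We quote three textbook facts. The norm closed ideals of a $\sigma$-finite factor $R$ are $0$, $R$ and, for types I$_\infty$ and II$_\infty$, also the closed ideal generated by the finite projections. If $J=0$, Kadison–Sakai says that all derivations are inner. If $J\ne0$, the list of ideals shows that $R/J$ is $0$ or a simple unital C*-algebra, and derivations of simple unital C*-algebras are inner (S. Sakai, *Derivations of simple C\*-algebras*, J. Funct. Anal. 2 (1968)). This proves Theorem 3(1). $\square$

## 4. Spreading $\omega_1$ sites over $\omega$ coordinates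

Let $N=T$ with the pairs $u_\xi,v_\xi$ described after (H). Since each element sees only countably many sites, one looks for a derivation that acts at every site. The natural candidate is $b\mapsto\big[\sum_\xi u_\xi,b\big]$, which is a finite sum whenever $b$ involves finitely many sites. It fails because it is unbounded. Take distinct sites $\xi_1,\dots,\xi_k$ and the unitary $b=v_{\xi_1}\cdots v_{\xi_k}$. As $u_{\xi_i}$ anticommutes with $v_{\xi_i}$ and commutes with the other factors, $[u_{\xi_i},b]=2u_{\xi_i}b$, so
$$\Big\|\Big[\sum_{i\le k}u_{\xi_i},b\Big]\Big\|=2\Big\|\sum_{i\le k}u_{\xi_i}\Big\|=2k,$$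
because $\sum_{i\le k}u_{\xi_i}$ has norm at most $k$ and eigenvalue $k$ on $e_1\otimes\cdots\otimes e_1$.

In $\ell^\infty(\omega,N)$ we can avoid adding the $u_\xi$ by using different coordinates for different sites. Choose $h:U\to\omega_1$ with $U\subseteq\omega$, and let $x(n)=u_{h(n)}$ for $n\in U$, $x(n)=0$ otherwise. Now $\|x\|\le1$. But $x$ is an element of $R$, so $\operatorname{ad}q(x)$ is inner; moreover $h$ reaches only countably many sites. A single $h$ therefore gives nothing.

The useful observation is how little of $h$ an element $a\in R$ can detect. The countably many entries $a(n)$ together see only countably many sites, so there is $\beta<\omega_1$ such that all $a(n)$ commute with $u_\xi$ for $\xi\ge\beta$. Then $[x,a](n)=0$ unless $h(n)<\beta$. So to define $q([x,a])$ we need only the part of $h$ with values below $\beta$, and only up to finitely many coordinates. We can therefore replace the single function $h$ by a family of functions $h_\beta:U_\beta\to\omega_1$, one for each $\beta<\omega_1$. The function $h_\beta$ serves the elements that see only sites below $\beta$,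 and the later functions must agree with it from the point of view of those elements, modulo finite sets. The family must use every site on infinitely many coordinates.

Finite errors are essential here. If the sets $U_\alpha$ satisfied $U_\beta\subsetneq U_\alpha$ exactly for all $\beta<\alpha<\omega_1$, then picking $p_\alpha\in U_{\alpha+1}\setminus U_\alpha$ would give uncountably many distinct elements of $\omega$. Write $S\subseteq^*S'$ if $S\setminus S'$ is finite.

## 5. A coherent tower of functions

**Lemma 1.** There are $U_\alpha\subseteq\omega$ and $h_\alpha:U_\alpha\to\omega_1$ $(\alpha<\omega_1)$ such that for all $\beta<\alpha$: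

- (a) $U_\beta\setminus U_\alpha$ is finite and $U_\alpha\setminus U_\beta$ is infinite; also $U_\alpha\subseteq U_{\alpha+1}$;
- (b) $h_\alpha(n)=h_\beta(n)$ for all but finitely many $n\in U_\alpha\cap U_\beta$;
- (c) $\{n\in U_\alpha\setminus U_\beta:h_\alpha(n)<\beta\}$ is finite;
- (d) $h_{\alpha+1}(n)=\alpha$ for all $n\in U_{\alpha+1}\setminus U_\alpha$.

Condition (b) is coherence on the old region, (c) says that the new region carries essentially no sites below $\beta$, and (d) says that the site $\alpha$ is used at infinitely many coordinates.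

The first levels can be written down. Split $\omega$ into infinite sets $P_0,P_1,P_2,\dots$, and let $U_k=P_1\cup\dots\cup P_k$, with $h_k=j-1$ on $P_j$ for $1\le j\le k$. At level $\omega$ take $U_\omega=\bigcup_kU_k$ and let $h_\omega$ be the union of the $h_k$; points of $U_\omega\setminus U_k$ have value at least $k$, so (c) holds.

In general, gluing at a limit is not enough. Choose $p_j\in P_j$ for $j\ge1$ and change the functions above by setting $h_k(p_j)=0$ for $1\le j\le k$. At the finite levels (a), (b), (c) still hold, since $\{n\in U_k\setminus U_l:h_k(n)<l\}\subseteq\{p_j:l<j\le k\}$ is finite, and (d) holds up to one point at each step. But the union of the $h_k$ takes the value $0$ at every $p_j$, so $\{n\in U_\omega\setminus U_1:h_\omega(n)<1\}$ contains $p_2,p_3,\dots$ and (c) fails. Infinitely many finite exceptional sets have added up to an infinite one. The remedy is to reset the glued function on these finite exceptional sets to a large value: coherence with any one earlier function involves only finitely many of them, so it survives.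

*Proof of Lemma 1.* We use recursion on $\alpha$, keeping also $\omega\setminus U_\alpha$ infinite. Put $U_0=\emptyset$.

**Step 1: successors.** We add an infinite set of coordinates for the site $\alpha$. Let $U_{\alpha+1}$ be $U_\alpha$ together with an infinite subset of $\omega\setminus U_\alpha$ whose complement in $\omega\setminus U_\alpha$ is infinite. Put $h_{\alpha+1}=h_\alpha$ on $U_\alpha$ and $h_{\alpha+1}=\alpha$ on $U_{\alpha+1}\setminus U_\alpha$. Then (d) holds. For $\beta\le\alpha$ the set $U_\beta\setminus U_{\alpha+1}\subseteq U_\beta\setminus U_\alpha$ is finite, and $U_{\alpha+1}\setminus U_\beta$ contains $U_\alpha\setminus U_\beta$, which is infinite if $\beta<\alpha$, while for $\beta=\alpha$ it is the added infinite set. So (a) holds.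

For (b), with $\beta\le\alpha$: $U_{\alpha+1}\cap U_\beta\subseteq^*U_\alpha\cap U_\beta$, because $U_\beta\subseteq^*U_\alpha$; on $U_\alpha\cap U_\beta$ we have $h_{\alpha+1}=h_\alpha$, which equals $h_\beta$ off a finite set by (b) for $\alpha$ (trivially if $\beta=\alpha$). For (c), with $\beta\le\alpha$: points of $U_{\alpha+1}\setminus U_\alpha$ have value $\alpha\ge\beta$ and do not count, and points of $U_\alpha\setminus U_\beta$ are handled by (c) for $\alpha$ (there are none if $\beta=\alpha$).

**Step 2: the set $U_\lambda$ at a limit $\lambda$.** We need an almost upper bound of the earlier sets with infinite complement. Choose $\lambda_0<\lambda_1<\cdots$ with supremum $\lambda$. For each $n$, the set $\omega\setminus(U_{\lambda_0}\cup\dots\cup U_{\lambda_n})$ differs from $\omega\setminus U_{\lambda_n}$ by a finite set, so it is infinite. Hence we can choose $i_0<i_1<\cdots$ with $i_n\notin U_{\lambda_0}\cup\dots\cup U_{\lambda_n}$. Put $U_\lambda=\omega\setminus\{i_n:n\in\omega\}$. Its complement is infinite. If $i_n\in U_{\lambda_m}$ then $n<m$, so $U_{\lambda_m}\setminus U_\lambda\subseteq\{i_n:n<m\}$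 is finite. For $\beta<\lambda$ choose $m$ with $\beta\le\lambda_m$; then $U_\beta\subseteq^*U_{\lambda_m}\subseteq^*U_\lambda$. Also $\beta+1<\lambda$, so $U_\lambda\setminus U_\beta\supseteq^*U_{\beta+1}\setminus U_\beta$ is infinite. This is (a).

**Step 3: the function $h_\lambda$.** We glue the $h_{\lambda_k}$ on disjoint pieces and reset on finite sets. Put
$$D_k=(U_\lambda\cap U_{\lambda_k})\setminus\bigcup_{j<k}U_{\lambda_j},\qquad F_0=\emptyset,\qquad F_k=\{i\in D_k:h_{\lambda_k}(i)<\lambda_{k-1}\}\quad(k\ge1).$$
The $D_k$ are disjoint. For $k\ge1$, $D_k\subseteq U_{\lambda_k}\setminus U_{\lambda_{k-1}}$, so $F_k$ is finite by (c) for the pair $\lambda_{k-1}<\lambda_k$. Let $h_\lambda=h_{\lambda_k}$ on $D_k\setminus F_k$ for each $k$, and $h_\lambda=\lambda$ on the rest of $U_\lambda$.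

**Step 4: coherence (b) at $\lambda$.** Let $\beta<\lambda$ and choose $m$ with $\beta\le\lambda_m$. Then $U_\lambda\cap U_\beta\subseteq^*U_\lambda\cap U_{\lambda_m}\subseteq D_0\cup\dots\cup D_m$. For $k\le m$, on $(D_k\setminus F_k)\cap U_\beta\subseteq U_{\lambda_k}\cap U_\beta$ we have $h_\lambda=h_{\lambda_k}$, which equals $h_\beta$ off a finite set by (b) for the levels $\lambda_k$ and $\beta$ (in whichever order they come). Together with $F_0,\dots,F_m$ these are finitely many finite exceptional sets, and (b) follows.

**Step 5: condition (c) at $\lambda$.** Let $\beta<\lambda$, and let $i\in U_\lambda\setminus U_\beta$ with $h_\lambda(i)<\beta$. Then $h_\lambda(i)\ne\lambda$, so $i\in D_k\setminus F_k$ for some $k$. If $k\ge1$ and $\lambda_{k-1}\ge\beta$, then $i\notin F_k$ gives $h_\lambda(i)=h_{\lambda_k}(i)\ge\lambda_{k-1}\ge\beta$, a contradiction. So $k=0$ or $\lambda_{k-1}<\beta$, which leaves finitely many $k$. For each such $k$ there are finitely many such $i$: if $\lambda_k\le\beta$, then $D_k\setminus U_\beta\subseteq U_{\lambda_k}\setminus U_\beta$ is finite; if $\lambda_k>\beta$,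 then $\{i\in U_{\lambda_k}\setminus U_\beta:h_{\lambda_k}(i)<\beta\}$ is finite by (c) for $\lambda_k$. $\square$

## 6. The derivations $\delta_f$ and their distance from the inner ones

Now we prove Theorem 1. Let $N$ satisfy (H), and fix $u_\xi,v_\xi$ and the family of Lemma 1. For each $a\in R$, every entry $a(n)$ commutes with $u_\xi,v_\xi$ for all but countably many $\xi$, and there are countably many entries, so there is $\beta(a)<\omega_1$ such that
$$\text{every }a(n)\text{ commutes with }u_\xi\text{ and }v_\xi\text{ for all }\xi\ge\beta(a).\tag{1}$$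
For $f\in\ell^\infty(\omega_1)$ define $x_\alpha=x_\alpha^f\in R$ by
$$x_\alpha(n)=f(h_\alpha(n))\,u_{h_\alpha(n)}\quad(n\in U_\alpha),\qquad x_\alpha(n)=0\quad(n\notin U_\alpha).$$
Then $\|x_\alpha\|\le\|f\|_\infty$, and $x_\alpha^f$ is linear in $f$.

**Step 1: the commutators stabilize.** We claim: if $\alpha>\beta$ and $a\in R$ satisfies (1) with $\beta$ in place of $\beta(a)$, then $[x_\alpha,a]-[x_\beta,a]$ has finite support. On $U_\alpha\cap U_\beta$, (b) gives $x_\alpha(n)=x_\beta(n)$ off a finite set. On $U_\alpha\setminus U_\beta$ we have $x_\beta(n)=0$, and by (c) $h_\alpha(n)\ge\beta$ off a finite set, so there $[x_\alpha(n),a(n)]=f(h_\alpha(n))[u_{h_\alpha(n)},a(n)]=0$ by (1). The set $U_\beta\setminus U_\alpha$ is finite. Outside $U_\alpha\cup U_\beta$ both commutators vanish. This proves the claim.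

**Step 2: definition of $\delta_f$.** By Step 1 with $\beta=\beta(a)$, the element $\Delta_f(a):=q([x_\alpha,a])$ is the same for all $\alpha\ge\beta(a)$. Given $a,b\in R$ and scalars $s,t$, choose one $\alpha$ above $\beta(a),\beta(b),\beta(sa+tb),\beta(ab)$ and compute all four values with this $x_\alpha$. Since $[x_\alpha,\cdot]$ is linear and satisfies the product rule, $\Delta_f$ is linear and
$$\Delta_f(ab)=q(a)\Delta_f(b)+\Delta_f(a)q(b).$$
If $a\in J$, then $[x_\alpha,a]\in J$, so $\Delta_f(a)=0$. Hence $\Delta_f$ induces a derivation $\delta_f$ of $A$, with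
$$\delta_f(q(a))=[q(x_\alpha^f),q(a)]\quad(\alpha\ge\beta(a)),\qquad\|\delta_f\|\le2\|f\|_\infty.\tag{2}$$
The norm bound follows from $\|[q(x_\alpha),q(a)]\|\le2\|x_\alpha\|\,\|q(a)\|$. As $\beta(a)$ does not depend on $f$ and $x_\alpha^f$ is linear in $f$, the map $f\mapsto\delta_f$ is linear.

**Step 3: $\delta_f$ is inner on separable subalgebras.** Let $B\subseteq A$ be separable. Choose a countable set of lifts in $R$ of a dense subset of $B$, and let $\beta<\omega_1$ be the supremum of the corresponding $\beta(a)$. By (2), $\delta_f$ and $\operatorname{ad}q(x_\beta)$ agree on the dense subset. Both are bounded, so they agree on $B$.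

**Step 4: countable support implies inner.** A countable support is bounded, so let $f$ vanish on $[\gamma,\omega_1)$. We show that $q(x_\alpha)=q(x_\gamma)$ for $\alpha\ge\gamma$. Let $\alpha>\gamma$. On $U_\alpha\setminus U_\gamma$, (c) gives $h_\alpha(n)\ge\gamma$ off a finite set, so off this set $x_\alpha(n)=0=x_\gamma(n)$. On $U_\alpha\cap U_\gamma$, $x_\alpha=x_\gamma$ off a finite set by (b). The set $U_\gamma\setminus U_\alpha$ is finite, and elsewhere both are $0$. So $x_\alpha-x_\gamma\in J$. For $a\in R$, using (2) with $\alpha\ge\max(\gamma,\beta(a))$, we get $\delta_f(q(a))=[q(x_\gamma),q(a)]$. Thus $\delta_f=\operatorname{ad}q(x_\gamma)$.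

**Step 5: upper bound for the distance.** For $\gamma<\omega_1$ write $f=f1_{[0,\gamma)}+f1_{[\gamma,\omega_1)}$. By Step 4 the derivation of the first summand is inner, so by linearity and (2)
$$\operatorname{dist}(\delta_f,\mathrm{Inn}(A))\le\|\delta_{f1_{[\gamma,\omega_1)}}\|\le2\sup_{\xi\ge\gamma}|f(\xi)|.$$
The infimum over $\gamma$ is $2\|f\|_*$.

**Step 6: lower bound for the distance.** Every inner derivation of $A$ is $\operatorname{ad}q(y)$ with $y\in R$. We test $\delta_f-\operatorname{ad}q(y)$ at a site that $y$ does not see. Let $\gamma=\beta(y)$ and $\alpha\ge\gamma$. Put $V=U_{\alpha+1}\setminus U_\alpha$, an infinite set, and let $a(n)=v_\alpha$ for $n\in V$, $a(n)=0$ otherwise. Then $\|a\|\le1$, and $[y,a]=0$ by (1) for $y$, since $\alpha\ge\beta(y)$. Choose $\alpha'\ge\max(\alpha+1,\beta(a))$. For all but finitely many $n\in V$ we have $n\in U_{\alpha'}$ by (a), and $h_{\alpha'}(n)=h_{\alpha+1}(n)=\alpha$ by (b) and (d), so $[x_{\alpha'}(n),a(n)]=f(\alpha)[u_\alpha,v_\alpha]$. Off $V$ the commutator is $0$. Since $V$ is infinite,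
$$\|(\delta_f-\operatorname{ad}q(y))(q(a))\|=\|q([x_{\alpha'},a])\|=|f(\alpha)|\,\|[u_\alpha,v_\alpha]\|=2|f(\alpha)|.$$
As $\|q(a)\|\le1$ and $\alpha\ge\gamma$ was arbitrary, $\|\delta_f-\operatorname{ad}q(y)\|\ge2\sup_{\alpha\ge\gamma}|f(\alpha)|\ge2\|f\|_*$. With Step 5 this is the distance formula.

**Step 7: which $\delta_f$ are inner, and the quotient norm.** If $\delta_f$ is inner, then $\|f\|_*=0$. So for each $j\ge1$ there is $\gamma_j<\omega_1$ with $|f|\le1/j$ on $[\gamma_j,\omega_1)$. Then $f$ vanishes on $[\sup_j\gamma_j,\omega_1)$, and $\sup_j\gamma_j<\omega_1$, so $f$ has countable support. Step 4 is the converse.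

The seminorm $\|\cdot\|_*$ is the quotient norm modulo the functions of countable support: if $g$ has support in $[0,\gamma)$, then $\|f-g\|_\infty\ge\sup_{\xi\ge\gamma}|f(\xi)|\ge\|f\|_*$, while $g=f1_{[0,\gamma)}$ gives $\|f-g\|_\infty=\sup_{\xi\ge\gamma}|f(\xi)|$, whose infimum over $\gamma$ is $\|f\|_*$. So $f\mapsto\delta_f$ induces the embedding in the statement. For $f\equiv1$ we have $\|f\|_*=1$, so $2=\operatorname{dist}(\delta_1,\mathrm{Inn}(A))\le\|\delta_1\|\le2$, and $\delta_1$ is outer. $\square$

## 7. The tensor product of $\omega_1$ copies of $M_2$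

We prove Proposition 2. Let $\mathcal T_0=\bigodot_{\xi<\omega_1}M_2(\mathbb C)$ be the algebraic infinite tensor product, spanned by elementary tensors that are $1$ at all but finitely many sites, with the tracial state $\tau=\bigotimes\mathrm{tr}$. Let $T$ be the von Neumann algebra generated by $\mathcal T_0$ in the GNS representation of $\tau$, with cyclic vector $\Omega$.

**Step 1: $T$ is a II$_1$ factor with faithful normal trace $\tau$.** This is standard; here is the argument. The vector state of $\Omega$ extends $\tau$ to a normal state of $T$, again called $\tau$, which is tracial by density of $\mathcal T_0$ and separate ultraweak continuity of the product. If $\tau(t^*t)=0$ and $y\in T$, then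
$$\|ty\Omega\|^2=\tau(y^*t^*ty)=\tau(tyy^*t^*)\le\|y\|^2\tau(tt^*)=\|y\|^2\tau(t^*t)=0,$$
and $T\Omega$ is dense, so $t=0$. Thus $\tau$ is faithful. Any normal tracial state of $T$ restricts to the unique tracial state on each finite tensor product of copies of $M_2$, so it agrees with $\tau$ on $\mathcal T_0$ and, by normality, on $T$. If $p\ne0$ is a central projection, $\tau(p)^{-1}\tau(p\,\cdot)$ is a normal tracial state, so it equals $\tau$; evaluating at $1-p$ gives $\tau(1-p)=0$, so $p=1$. Hence $T$ is a factor. It is infinite-dimensional with a faithful normal tracial state, so it is of type II$_1$.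

**Step 2: an invariant norm on $N=M\bar\otimes T$.** Let $\varphi$ be a faithful normal state of $M$. The product state $\psi=\varphi\otimes\tau$ is a faithful normal state of $N$ (a standard fact on tensor products). So $\|c\|_\psi=\psi(c^*c)^{1/2}$ is a norm on $N$. Let $w\in1\otimes T$ be unitary. Then $\psi(wcw^*)=\psi(c)$ for $c=m\otimes t$, because $\tau$ is a trace; by linearity and normality this holds for all $c\in N$. Applying it to $c^*c$ gives $\|wcw^*\|_\psi=\|c\|_\psi$.

**Step 3: the pairs.** Let $u_\xi,v_\xi\in1\otimes T$ be the elements $\begin{pmatrix}1&0\\0&-1\end{pmatrix}$, $\begin{pmatrix}0&1\\1&0\end{pmatrix}$ at the site $\xi$. They are self-adjoint anticommuting unitaries, so $[u_\xi,v_\xi]=2u_\xi v_\xi$ has norm $2$.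

**Step 4: each $b\in N$ sees countably many sites.** By Kaplansky's density theorem there is a bounded net $(c_i)$ in the strongly dense *-algebra $M\odot\mathcal T_0$ converging strongly to $b$. Then $(b-c_i)^*(b-c_i)\to0$ weakly, since $\langle(b-c_i)^*(b-c_i)\eta,\eta\rangle=\|(b-c_i)\eta\|^2\to0$, and, the net being bounded, also ultraweakly. As $\psi$ is normal, $\|b-c_i\|_\psi\to0$. So there is a sequence $b_j\in M\odot\mathcal T_0$ with $\|b-b_j\|_\psi\to0$. Each $b_j$ is a finite sum of elements $m\otimes t$ with $t\in\mathcal T_0$, so it involves only a finite set $F_j$ of sites. Let $\xi$ be outside the countable set $\bigcup_jF_j$ and let $w\in\{u_\xi,v_\xi\}$. Then $wb_jw^*=b_j$ for all $j$, and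
$$\|wbw^*-b\|_\psi\le\|w(b-b_j)w^*\|_\psi+\|b_j-b\|_\psi=2\|b-b_j\|_\psi\to0.$$
Since $\|\cdot\|_\psi$ is a norm, $wbw^*=b$, that is, $wb=bw$. This is (H).

**Step 5: types.** It is standard that $B(\ell^2)\bar\otimes T$ is of type II$_\infty$, that $M\bar\otimes T$ is of type III if $M$ is, and that $\ell^\infty(\omega,N)$, a direct sum of copies of $N$, has the type of $N$. $\square$

With $N=T$, Theorem 1 now gives an outer derivation of $\ell^\infty(\omega,T)/c_0(\omega,T)$. This proves the Answer.

## 8. Products of full matrix algebras under CH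

It remains to prove Theorem 3(2). If $(n_k)$ is bounded, put $S_n=\{k:n_k=n\}$. Then $\prod_kM_{n_k}$ is the direct sum of the finitely many algebras $M_n(\ell^\infty(S_n))$ with $S_n\ne\emptyset$, so Theorem 3(1) applies. CH is not used in this direction.

Now let $(n_k)$ be unbounded. Choose an infinite $K\subseteq\omega$ along which $n_k\to\infty$. The quotient is the direct sum of the corresponding quotients over $K$ and over $\omega\setminus K$. An outer derivation of the first summand, extended by $0$ on the second, is outer, since the first component of an implementing element would implement it on the first summand. So, after reindexing, we may assume $n_k\to\infty$. Write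
$$R=\prod_kM_{n_k},\qquad J=\bigoplus_k^{c_0}M_{n_k}.$$

The method of Section 6 does not apply as it stands: there is no element of $M_{n_k}$ outside the scalars that commutes with everything we may want to put at the coordinate $k$, and $R$ is countably generated as a von Neumann algebra. We replace exact commutation by approximate commutation. In a large matrix algebra there is, for any few self-adjoint contractions, an element far from the scalars that almost commutes with all of them.

**Lemma 2.** Let $b_1,\dots,b_j\in M_n$ be self-adjoint contractions, $m\ge1$, $n>(1+j)^m$. There is $0\le x\le1$ in $M_n$ with $0,1\in\sigma(x)$ (so $\operatorname{dist}(x,\mathbb C1)=\frac12$) and $\|[x,b_i]\|\le2/m$ for all $i$.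

*Proof.* Let $E_0$ be a one-dimensional subspace of $\mathbb C^n$, let $E_{r+1}=E_r+\sum_ib_iE_r$, and put
$$x=\frac1m\sum_{r=0}^{m-1}P_{E_r}.$$
Then $0\le x\le1$ and $x=1$ on $E_0$. Since $\dim E_{r+1}\le(1+j)\dim E_r$, we have $\dim E_{m-1}\le(1+j)^{m-1}<n$, so $E_{m-1}^\perp\ne0$, and $x=0$ there. Hence $0,1\in\sigma(x)$. For a scalar $c$, $\|x-c1\|\ge\max(|c|,|1-c|)\ge\frac12$, and $\|x-\frac121\|\le\frac12$, so the distance to the scalars is $\frac12$.

Let $Q_0=P_{E_0}$, $Q_r=P_{E_r}-P_{E_{r-1}}$ for $1\le r\le m-1$, and $Q_m=1-P_{E_{m-1}}$. A vector in the range of $Q_r$ lies in $E_s$ for $r\le s\le m-1$ and is orthogonal to $E_s$ for $s<r$, so $x=\sum_{r=0}^m\frac{m-r}mQ_r$. Let $b=b_i$. If $s\ge r+2$, then $s\le m$ gives $r+1\le m-1$, and $bE_r\subseteq E_{r+1}$ shows $Q_sbQ_r=0$; taking adjoints, $Q_rbQ_s=0$. So $b$ is block tridiagonal. Now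
$$Q_s[x,b]Q_r=\Big(\frac{m-s}m-\frac{m-r}m\Big)Q_sbQ_r=\frac{r-s}m\,Q_sbQ_r,$$
and only $s=r\pm1$ contribute. With $L=\sum_{r=0}^{m-1}Q_{r+1}bQ_r$ we get $[x,b]=-\frac1m(L-L^*)$. The summands of $L$ have mutually orthogonal initial spaces and mutually orthogonal ranges, so $\|L\|=\max_r\|Q_{r+1}bQ_r\|\le1$, and $\|[x,b]\|\le2/m$. $\square$

Lemma 2 handles finitely many matrices at each coordinate. By letting their number grow with $k$ we can handle countably many sequences $a\in R$. To treat all elements of $R$ we list them in order type $\omega_1$, so that at each stage only countably many have appeared; this is where CH enters. Indeed $|R|=2^{\aleph_0}$, so by CH $|R|=\aleph_1$. Let $\{a^\beta:\beta<\omega_1\}$ enumerate the self-adjoint contractions of $R$ and $\{y^\alpha:\alpha<\omega_1\}$ enumerate $R$. Let $U_\alpha$ be the sets of Lemma 1 and $V_\alpha=U_{\alpha+1}\setminus U_\alpha$, an infinite set.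

We construct self-adjoint contractions $x_\alpha\in R$ supported on $U_\alpha$ such that for $\beta<\alpha$

- (i) $x_\alpha(k)=x_\beta(k)$ for all but finitely many $k\in U_\alpha\cap U_\beta$;
- (ii) $\|[x_\alpha(k),a^\beta(k)]\|\to0$ as $k\to\infty$ in $U_\alpha\setminus U_\beta$;

and for every $\alpha<\omega_1$

- (iii) $\operatorname{dist}(y^\alpha(k)-x_{\alpha+1}(k),\mathbb C1)\not\to0$ as $k\to\infty$ in $V_\alpha$.

Conditions (i) and (ii) play the roles of (b) and (c) in Lemma 1; condition (iii) prevents $y^\alpha$ from implementing the derivation. Put $x_0=0$.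

**Step 1: successors.** We use the fresh coordinates $V_\alpha$ to defeat $y^\alpha$. Enumerate $\{\beta:\beta\le\alpha\}=\{\beta_1,\beta_2,\dots\}$, with repetitions allowed. For $k\in V_\alpha$ let $j(k)$ be the largest $j\le k$ with $(1+j)^j<n_k$, if there is one. Since $n_k\to\infty$, $j(k)$ is defined for all large $k$ and $j(k)\to\infty$. If $j(k)\ge1$, let $z(k)$ be given by Lemma 2 for $a^{\beta_1}(k),\dots,a^{\beta_{j(k)}}(k)$ and $m=j(k)$; otherwise, which happens for finitely many $k$ only, let $z(k)=0$. For a given $\beta\le\alpha$, say $\beta=\beta_i$, we have $\|[z(k),a^\beta(k)]\|\le2/j(k)$ as soon as $j(k)\ge i$. So $\|[z(k),a^\beta(k)]\|\to0$ on $V_\alpha$ for each $\beta\le\alpha$.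

Let $x_{\alpha+1}=x_\alpha$ on $U_\alpha$. On $V_\alpha$, let $x_{\alpha+1}=0$ if $\operatorname{dist}(y^\alpha(k),\mathbb C1)\not\to0$ on $V_\alpha$, and $x_{\alpha+1}=z$ otherwise. Off $U_{\alpha+1}$ let it be $0$. In the first case (iii) is clear. In the second, for all but finitely many $k\in V_\alpha$,
$$\operatorname{dist}(y^\alpha(k)-z(k),\mathbb C1)\ge\tfrac12-\operatorname{dist}(y^\alpha(k),\mathbb C1)\to\tfrac12,$$
so (iii) holds. For (i), let $\beta\le\alpha$: $U_{\alpha+1}\cap U_\beta\subseteq^*U_\alpha\cap U_\beta$, where $x_{\alpha+1}=x_\alpha$, which equals $x_\beta$ off a finite set. For (ii), let $\beta\le\alpha$: $U_{\alpha+1}\setminus U_\beta\subseteq(U_\alpha\setminus U_\beta)\cup V_\alpha$. On $U_\alpha\setminus U_\beta$ use (ii) for $\alpha$ (the set is empty if $\beta=\alpha$), and on $V_\alpha$ the element $x_{\alpha+1}$ is $0$ or $z$.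

**Step 2: the element $x_\lambda$ at a limit $\lambda$.** As in Lemma 1 we glue, and reset to $0$ on finite sets. Let $\lambda_k\uparrow\lambda$ be strictly increasing, and let
$$D_k=(U_\lambda\cap U_{\lambda_k})\setminus\bigcup_{j<k}U_{\lambda_j},$$
as in Lemma 1. Enumerate $\lambda=\{\beta_1,\beta_2,\dots\}$. Let $F_0=\emptyset$; for $k\ge1$ let $F_k$ be the set of $i\in D_k$ such that $\|[x_{\lambda_k}(i),a^{\beta_j}(i)]\|\ge1/k$ for some $j\le k$ with $\beta_j\le\lambda_{k-1}$. For each of these finitely many $j$ we have $U_{\beta_j}\subseteq^*U_{\lambda_{k-1}}$, so $D_k\subseteq U_{\lambda_k}\setminus U_{\lambda_{k-1}}\subseteq^*U_{\lambda_k}\setminus U_{\beta_j}$, and (ii) for the pair $\beta_j<\lambda_k$ leaves only finitely many such $i$. So $F_k$ is finite. Put $x_\lambda=x_{\lambda_k}$ on $D_k\setminus F_k$ for each $k$, and $x_\lambda=0$ elsewhere. This is a self-adjoint contraction supported on $U_\lambda$.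

**Step 3: (i) at $\lambda$.** Let $\beta<\lambda$ and choose $m$ with $\beta\le\lambda_m$. Then $U_\lambda\cap U_\beta\subseteq^*U_\lambda\cap U_{\lambda_m}\subseteq D_0\cup\dots\cup D_m$. For $k\le m$, on $(D_k\setminus F_k)\cap U_\beta$ we have $x_\lambda=x_{\lambda_k}$, which equals $x_\beta$ off a finite set by (i) for the levels $\lambda_k$ and $\beta$. The exceptional sets, including $F_0,\dots,F_m$, are finitely many finite sets.

**Step 4: (ii) at $\lambda$.** Let $\beta=\beta_j<\lambda$ and $\varepsilon>0$. We show that only finitely many $i\in U_\lambda\setminus U_\beta$ satisfy $\|[x_\lambda(i),a^\beta(i)]\|\ge\varepsilon$. Outside $\bigcup_k(D_k\setminus F_k)$ we have $x_\lambda=0$. If $k\ge1$, $k\ge j$, $\lambda_{k-1}\ge\beta$ and $1/k<\varepsilon$, then the commutator has norm less than $1/k<\varepsilon$ on $D_k\setminus F_k$, by definition of $F_k$. This covers all but finitely many $k$. For each remaining $k$ consider $(D_k\setminus F_k)\setminus U_\beta$. If $\lambda_k\le\beta$, this set is contained in $U_{\lambda_k}\setminus U_\beta$ and so is finite. If $\lambda_k>\beta$,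 it is contained in $U_{\lambda_k}\setminus U_\beta$, and (ii) for $\lambda_k$ leaves only finitely many points where the norm is at least $\varepsilon$. The construction is complete.

**Step 5: the derivation.** For $a=a^\beta$ and $\alpha>\beta$ we claim $[x_\alpha-x_\beta,a]\in J$. On $U_\alpha\cap U_\beta$ the difference $x_\alpha-x_\beta$ vanishes off a finite set by (i). On $U_\alpha\setminus U_\beta$ we have $x_\beta=0$, and the commutator tends to $0$ by (ii). The set $U_\beta\setminus U_\alpha$ is finite, and elsewhere both $x_\alpha$ and $x_\beta$ vanish. So $q([x_\alpha,a^\beta])$ is constant for $\alpha\ge\beta$. Every $a\in R$ is a linear combination of two of the $a^\beta$, so $q([x_\alpha,a])$ is eventually constant as $\alpha\to\omega_1$; let $\Delta(a)$ be the eventual value. Evaluating at one sufficiently large $\alpha$ shows, as in Section 6, that $\Delta$ is linear, that $\Delta(ab)=q(a)\Delta(b)+\Delta(a)q(b)$, and that $\Delta(J)=0$. So $\delta(q(a))=\Delta(a)$ defines a derivation $\delta$ of $R/J$.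

**Step 6: $\delta$ is outer.** Suppose $\delta=\operatorname{ad}q(y)$ with $y=y^\alpha$. Let $a\in R$ be supported on $V_\alpha$, and let $\alpha'\ge\alpha+1$. Since $V_\alpha\subseteq U_{\alpha+1}\subseteq^*U_{\alpha'}$, (i) gives $x_{\alpha'}(k)=x_{\alpha+1}(k)$ for all but finitely many $k\in V_\alpha$, so $q([x_{\alpha'},a])=q([x_{\alpha+1},a])$. Hence $\delta(q(a))=q([x_{\alpha+1},a])$, and
$$[y-x_{\alpha+1},a]\in J\quad\text{for all }a\in R\text{ supported on }V_\alpha.\tag{3}$$
For $z\in M_n$, the average $\int wzw^*\,dw$ over the unitary group with Haar measure commutes with all unitaries, so it is a scalar, and it has the same trace as $z$; thus it equals $\mathrm{tr}(z)1$. Therefore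
$$z-\mathrm{tr}(z)1=\int(z-wzw^*)\,dw.$$
As $\|z-wzw^*\|=\|[z,w]\|$ and the unitary group is compact, there is a unitary $w$ with $\|[z,w]\|\ge\|z-\mathrm{tr}(z)1\|\ge\operatorname{dist}(z,\mathbb C1)$. For each $k\in V_\alpha$ choose such a $w(k)$ for $z=y(k)-x_{\alpha+1}(k)$, and let $a(k)=w(k)$ on $V_\alpha$, $a(k)=0$ elsewhere. Then (3) says that $\|[y(k)-x_{\alpha+1}(k),w(k)]\|\to0$ on $V_\alpha$, so $\operatorname{dist}(y^\alpha(k)-x_{\alpha+1}(k),\mathbb C1)\to0$ on $V_\alpha$. This contradicts (iii). Hence $\delta$ is outer.

The algebra $R=\prod_kM_{n_k}$ is of type I and finite, and its predual, the $\ell^1$-sum of the preduals of the $M_{n_k}$, is separable. This proves Theorem 3(2). $\square$
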